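# Copies of $\ell_\infty^m$ in the threefold projective tensor product of Hilbert space

## 1. A two-sided estimate in $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$

Scalars are $\mathbb K=\mathbb R$ or $\mathbb C$. For a Hilbert space $H$ and $z$ in the algebraic tensor product $H\otimes H\otimes H$, put
$$\pi(z)=\inf\Big\{\sum_k\|x_k\|\,\|y_k\|\,\|t_k\| : z=\sum_k x_k\otimes y_k\otimes t_k\Big\},$$
the infimum being over finite representations. This is the projective norm.

**Theorem 1.** Let $m\ge 1$ and $n=2^m$. There are $z_1,\dots,z_m\in\ell_2^n\otimes\ell_2^n\otimes\ell_2^n$ with real coordinates such that for all scalars $a_1,\dots,a_m$,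
$$3^{-3/2}\max_i|a_i|\ \le\ \pi\Big(\sum_i a_iz_i\Big)\ \le\ K\max_i|a_i|,\qquad K=1\text{ if }\mathbb K=\mathbb C,\quad K=\sqrt2\text{ if }\mathbb K=\mathbb R.$$

**Corollary 2.** $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$ is not of cotype 2, nor of cotype $q$ for any $q<\infty$. Any cotype-$q$ constant of the projective product of three copies of $\ell_2^{2^m}$ is at least $m^{1/q}/(3\sqrt3\,K)$.

**Theorem 3.** Let $k\ge 3$ and let $X_1,\dots,X_k$ be nonzero Banach spaces, at least three of which are infinite-dimensional and K-convex (equivalently, by Pisier, of type $>1$). Then $X_1\hat\otimes\cdots\hat\otimes X_k$ contains the $\ell_\infty^m$ uniformly, hence has no finite cotype. In particular: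

* $\ell_{p_1}\hat\otimes\cdots\hat\otimes\ell_{p_k}$ has no finite cotype for $k\ge3$ and all $1<p_1,\dots,p_k<\infty$.
* The $k$-fold projective power of $\ell_2$ has cotype 2 if $k\le2$, and has no finite cotype if $k\ge3$.

K-convexity cannot simply be dropped from one of the three factors: $\ell_1\hat\otimes\ell_2\hat\otimes\ell_2=\ell_1(\ell_2\hat\otimes\ell_2)$ has cotype 2.

The question behind these statements is the following. Tomczak-Jaegermann proved that $\ell_2\hat\otimes\ell_2$ is of cotype 2. Is $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$ also of cotype 2? Theorem 1 says that the threefold product contains the spaces $\ell_\infty^m$ with distortion at most $3\sqrt3\,K$, whatever $m$ is, and so the answer is no in the strongest sense. We first recall what the words mean, then build the tensors $z_i$.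

## 2. Cotype, and why $\ell_\infty^m$ destroys it

Throughout, $\epsilon_1,\epsilon_2,\dots$ are independent random signs, each $\pm1$ with probability $1/2$.

**Definition (cotype).** Let $2\le q<\infty$. A Banach space $B$ is of cotype $q$ if there is a constant $C$ such that for all finite sequences $x_1,\dots,x_n$ in $B$,
$$\Big(\sum_{i=1}^n\|x_i\|^q\Big)^{1/q}\le C\Big(\mathbb E\Big\|\sum_{i=1}^n\epsilon_ix_i\Big\|^2\Big)^{1/2}.$$

In words: if the vectors are large, then a typical signed sum is large. In a Hilbert space $\mathbb E\|\sum\epsilon_ix_i\|^2=\sum\|x_i\|^2$, because the cross terms average to zero. So Hilbert space has cotype 2 with $C=1$. At the other extreme, the unit vectors $e_1,\dots,e_m$ of $\ell_\infty^m$ satisfy $\|e_i\|=1$ and $\|\sum\epsilon_ie_i\|=1$ for all signs. The inequality then reads $m^{1/q}\le C$. No constant $C$ serves all $m$.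

**Definition (uniform copies).** A linear map $J$ between normed spaces with $\alpha\|x\|\le\|Jx\|\le\beta\|x\|$, $\alpha>0$, is an embedding with distortion at most $\beta/\alpha$. A Banach space contains the $\ell_\infty^m$ uniformly if there is a constant $D$ such that every $\ell_\infty^m$ embeds in it with distortion at most $D$.

**Proof of Corollary 2 from Theorem 1.** Taking $a$ to be a unit vector gives $\pi(z_i)\ge3^{-3/2}$ for every $i$. Taking $a_i=\epsilon_i$ gives $\pi(\sum\epsilon_iz_i)\le K$ for all signs. The cotype-$q$ inequality with constant $C$ therefore forces $m^{1/q}\,3^{-3/2}\le CK$, that is, $C\ge m^{1/q}/(3\sqrt3\,K)$. This is the finite-dimensional claim. Section 3 shows that $\pi$ computed in $\ell_2^n$ agrees with the norm of $\ell_2\hat\otimes\ell_2\hat\otimes\ell_2$, so letting $m\to\infty$ rules out cotype $q$ for the infinite-dimensional space. $\square$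

So the task is to find tensors that are individually of norm bounded below while all their signed sums are of norm bounded above.

## 3. The projective norm on three factors and its dual forms

**Agreement of the norms.** $X\hat\otimes Y$ is the completion of $X\otimes Y$ in the norm $\inf\{\sum\|x_k\|\|y_k\|\}$. We check that on $X\otimes Y\otimes Z$ the norm of $(X\hat\otimes Y)\hat\otimes Z$ equals the trilinear infimum $\pi$. A representation $z=\sum x_k\otimes y_k\otimes t_k$ is also a representation $\sum(x_k\otimes y_k)\otimes t_k$, so the iterated norm is at most $\pi$. Conversely, a linear functional $\varphi$ on $X\otimes Y\otimes Z$ satisfies $|\varphi|\le\pi$ exactly when the trilinear form $\varphi(x\otimes y\otimes t)$ is bounded by $\|x\|\|y\|\|t\|$. For fixed $t$ such a form extends to a functional on $X\hat\otimes Y$ of norm at most $\|t\|$. So it gives a bilinear form of norm at most 1 on $(X\hat\otimes Y)\times Z$, hence a functional of norm at most 1 for the iterated norm. By Hahn–Banach, $\pi(z)$ is the supremum of $|\varphi(z)|$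 over such $\varphi$, so $\pi(z)$ is at most the iterated norm. The same argument applies to more factors and shows that neither order nor bracketing matters.

**Operators.** If $R_l:X_l\to Y_l$ are bounded, then $R_1\otimes R_2\otimes R_3$ has norm at most $\|R_1\|\|R_2\|\|R_3\|$ for the projective norms: apply it to each term of a representation. In particular, let $P$ be the coordinate projection of $\ell_2$ onto $\ell_2^n$. Applying $P\otimes P\otimes P$ to a representation in $\ell_2$ of a tensor on $\ell_2^n$ shows that $\pi$ is the same computed in $\ell_2^n$ or in $\ell_2$.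

**Forms.** Upper bounds for $\pi$ come from exhibiting representations. Lower bounds come from trilinear forms. For an array $T=(T_{abc})$ of scalars put $\langle T,z\rangle=\sum T_{abc}z_{abc}$ (no conjugation) and
$$N(T)=\sup\Big\{\Big|\sum T_{abc}x_ay_bt_c\Big|:\ \|x\|_2,\|y\|_2,\|t\|_2\le1\Big\}.$$
Since $\langle T,x\otimes y\otimes t\rangle=\sum T_{abc}x_ay_bt_c$, summing over a representation of $z$ gives
$$|\langle T,z\rangle|\le N(T)\,\pi(z).\tag{1}$$

**Two families computed by hand.** The tensors $e_i\otimes e_1\otimes e_1$ span a copy of $\ell_2$, because $\sum a_ie_i\otimes e_1\otimes e_1=a\otimes e_1\otimes e_1$ is elementary, and an elementary tensor has norm $\|a\|\cdot1\cdot1$: test (1) with the form $\langle x,a\rangle y_1t_1/\|a\|$ for $a\ne0$. The diagonal tensors span a copy of $\ell_1$: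
$$\pi\Big(\sum_ia_i\,e_i\otimes e_i\otimes e_i\Big)=\sum_i|a_i|.\tag{2}$$
The triangle inequality gives "$\le$". For "$\ge$" take $T_{iii}$ unimodular with $T_{iii}a_i=|a_i|$ and all other entries $0$. Then $|\sum T_{iii}x_iy_it_i|\le\sum|x_iy_i|\,|t_i|\le\|x\|\|y\|\|t\|$, so $N(T)\le1$, and (1) applies. Neither family is anywhere near $\ell_\infty^m$.

## 4. Multiplying tensors slot by slot, and the failure of signs

We need many tensors with much room for cancellation. A natural source is a product construction. For $A\in H_1^{\otimes3}$ and $B\in H_2^{\otimes3}$ (finite-dimensional spaces, $H_1\otimes H_2$ with its Hilbert norm), let $A\boxtimes B\in(H_1\otimes H_2)^{\otimes3}$ be the bilinear extension of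
$$(x_1\otimes y_1\otimes t_1)\boxtimes(x_2\otimes y_2\otimes t_2)=(x_1\otimes x_2)\otimes(y_1\otimes y_2)\otimes(t_1\otimes t_2).$$
In coordinates, $(A\boxtimes B)_{(aa')(bb')(cc')}=A_{abc}B_{a'b'c'}$, and we use the same formula for arrays. The product is associative. Since $\|x_1\otimes x_2\|=\|x_1\|\|x_2\|$, multiplying out representations of $A$ and $B$ gives
$$\pi(A\boxtimes B)\le\pi(A)\,\pi(B),\tag{3}$$
and the coordinate formula gives
$$\langle S\boxtimes T,\,A\boxtimes B\rangle=\langle S,A\rangle\,\langle T,B\rangle.\tag{4}$$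
With $H=\mathbb K^2$ and basis $e_0,e_1$, a product of $m$ tensors in $(\mathbb K^2)^{\otimes3}$ lives in $(\ell_2^{2^m})^{\otimes3}$, with basis vectors $e_\sigma=e_{\sigma_1}\otimes\cdots\otimes e_{\sigma_m}$, $\sigma\in\{0,1\}^m$, of $\ell_2^{2^m}$.

**A first attempt.** Choose $A,B\in(\mathbb K^2)^{\otimes3}$ with $\pi(A+B)\le1$ and $\pi(A-B)\le1$, and put
$$F(\epsilon)=(A+\epsilon_1B)\boxtimes\cdots\boxtimes(A+\epsilon_mB),\qquad z_i=A\boxtimes\cdots\boxtimes A\boxtimes\underset{\text{slot }i}{B}\boxtimes A\boxtimes\cdots\boxtimes A .$$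
By (3), $\pi(F(\epsilon))\le1$ for all $2^m$ sign choices. The part of $F(\epsilon)$ of degree one in $\epsilon$ is exactly $\sum_i\epsilon_iz_i$. If passing to that part cost only a constant, we would have the upper bound.

It can cost far more. Take $A=\frac12(e_0^{\otimes3}+e_1^{\otimes3})$ and $B=\frac12(e_0^{\otimes3}-e_1^{\otimes3})$. Then $A+B=e_0^{\otimes3}$ and $A-B=e_1^{\otimes3}$, so $\pi(F(\epsilon))=1$ always. Let $r_i(\sigma)=1$ if $\sigma_i=0$ and $-1$ if $\sigma_i=1$. Multiplying out, $z_i=2^{-m}\sum_\sigma r_i(\sigma)\,e_\sigma^{\otimes3}$, and (2) gives $\pi(z_i)=1$ and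
$$\pi\Big(\sum_i\epsilon_iz_i\Big)=2^{-m}\sum_\sigma\Big|\sum_i\epsilon_ir_i(\sigma)\Big|=\mathbb E|S|,\qquad S=\epsilon_1'+\cdots+\epsilon_m',$$
where the $\epsilon_i'$ are independent random signs. Now $\mathbb ES^2=m$ and $\mathbb ES^4=3m^2-2m\le3m^2$. Hölder's inequality $\mathbb ES^2\le(\mathbb E|S|)^{2/3}(\mathbb ES^4)^{1/3}$ gives
$$\pi\Big(\sum_i\epsilon_iz_i\Big)\ge\sqrt{m/3}.\tag{5}$$
The breakdown is precisely in extracting the degree-one part. All the values $F(\epsilon)$ have norm 1, yet the degree-one part grows like $\sqrt m$. Changing $\epsilon$ to $-\epsilon$ separates odd degrees from even degrees, but no symmetry of the sign cube singles out degree one.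

## 5. Unimodular parameters: impossible with two factors, possible with three

On the circle there is such a symmetry. Let $\mathbb K=\mathbb C$, and suppose that $\pi(A+\zeta B)\le1$ for every $\zeta$ with $|\zeta|=1$. Then $F(\zeta)=(A+\zeta_1B)\boxtimes\cdots\boxtimes(A+\zeta_mB)$ has norm at most $1$ on the whole torus $\mathbb T^m$. Rotating all $\zeta_i$ by a common $e^{i\varphi}$ and integrating against $e^{-i\varphi}$ isolates degree one at no cost. That would settle the upper bound.

The lower bound imposes a second demand. By (3), $\pi(z_i)\le\pi(A)^{m-1}\pi(B)$, and $\pi(A)\le1$ because $A=\frac12[(A+B)+(A-B)]$. If $\pi(A)<1$, then the $z_i$ shrink exponentially in $m$. So we are looking for $A$ and $B\neq0$ with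
$$\pi(A)=1\quad\text{and}\quad\pi(A+\zeta B)\le1\text{ for all }|\zeta|=1.\tag{6}$$

**Two factors do not allow this.** Over $\mathbb C$, identify tensors in $\ell_2^n\otimes\ell_2^n$ with $n\times n$ matrices, $x\otimes y$ being $(x_ay_b)$. The projective norm is then the trace norm $\|X\|_1$, the sum of the singular values. We claim that (6) forces $B=0$. Write $A=U|A|$ with $U$ unitary. Multiplying $A$ and $B$ by $U^*$ changes no trace norm, so we may assume that $A\ge0$ and $\operatorname{tr}A=1$. Then $|1+\zeta\operatorname{tr}B|=|\operatorname{tr}(A+\zeta B)|\le\|A+\zeta B\|_1\le1$ for all unimodular $\zeta$. Choosing $\zeta$ with $\zeta\operatorname{tr}B=|\operatorname{tr}B|$ shows that $\operatorname{tr}B=0$. Hence $X=A+\zeta B$ has $\operatorname{tr}X=1=\|X\|_1$. In a singular value decomposition $X=\sum\sigma_kf_kg_k^*$ this says $\sum\sigma_k\langle f_k,g_k\rangle=\sum\sigma_k$. So $f_k=g_k$ whenever $\sigma_k>0$, and $X\ge0$. Thus $A+\zeta B$ is self-adjoint for every $\zeta$. For $\zeta=1$ this gives $B=B^*$, and for $\zeta=i$ it gives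 $B=-B^*$. So $B=0$.

**Three factors do.** Take $c,s>0$ with $c^2+s^2=1$ and a unimodular $\theta$. The vectors $u_\pm=c\,e_0\pm\theta s\,e_1$ are unit vectors. In a tensor power, the power of $\theta$ counts the factors $e_1$, and the combination $u_+^{\otimes k}-u_-^{\otimes k}$ keeps the odd counts. For $k=2$ only count 1 is odd, and there is no room for a parameter. The even part of $u_+^{\otimes 2}$ is $c^2e_0\otimes e_0+\theta^2s^2e_1\otimes e_1$. It does contain the parameter $\zeta=\theta^2$, but its constant part has norm $c^2<1$. For $k=3$ the odd counts are 1 and 3. Put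
$$W=e_1\otimes e_0\otimes e_0+e_0\otimes e_1\otimes e_0+e_0\otimes e_0\otimes e_1,\qquad E=e_1\otimes e_1\otimes e_1,$$
regarded both as tensors and as arrays. Then
$$\tfrac12\big(u_+^{\otimes3}-u_-^{\otimes3}\big)=\theta c^2s\,W+\theta^3s^3E.\tag{7}$$
Dividing by $\theta$ leaves $c^2s\,W+\zeta s^3E$ with $\zeta=\theta^2$ an arbitrary unimodular number. So $\pi(c^2s\,W+\zeta s^3E)\le1$. What remains of (6) is $\pi(c^2s\,W)=1$.

By (1) with $T=W$, $\pi(c^2s\,W)\ge3c^2s/N(W)$, since $\langle W,W\rangle=3$. It is best to make $c^2s=(1-s^2)s$ maximal, which means $1-3s^2=0$: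
$$s=\frac1{\sqrt3},\qquad c=\sqrt{\tfrac23},\qquad 3c^2s=\frac2{\sqrt3}.$$
Lemma B below says $N(W)\le2/\sqrt3$, so with this choice $\pi(c^2s\,W)=1$ over $\mathbb C$. In other words, $\pi_{\mathbb C}(W)=1/(c^2s)=\frac{3\sqrt3}2\approx2.598$, less than the value $3$ given by the triangle inequality. Any other choice of $s$ gives $\pi(c^2s\,W)<1$ and exponential loss.

From now on $s,c$ have these values, and
$$w=c^2s\,W,\qquad v=s^3E,\qquad z_i=\underbrace{w\boxtimes\cdots\boxtimes w}_{i-1}\boxtimes\,v\,\boxtimes\underbrace{w\boxtimes\cdots\boxtimes w}_{m-i}\in\big(\ell_2^{2^m}\big)^{\otimes3}.\tag{8}$$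
All coordinates are real.

**Small $m$.** For $m=1$, $z_1=v=3^{-3/2}E$ has norm exactly $3^{-3/2}$. For $m=2$, $c^2s\cdot s^3=\frac23\cdot\frac19=\frac2{27}$, and
$$z_1=\tfrac2{27}\big(e_{11}\otimes e_{10}\otimes e_{10}+e_{10}\otimes e_{11}\otimes e_{10}+e_{10}\otimes e_{10}\otimes e_{11}\big),$$
$$z_2=\tfrac2{27}\big(e_{11}\otimes e_{01}\otimes e_{01}+e_{01}\otimes e_{11}\otimes e_{01}+e_{01}\otimes e_{01}\otimes e_{11}\big).$$
Each is $\frac2{27}$ times a copy of $W$ on two orthonormal vectors, so over $\mathbb C$ its norm is $\frac2{27}\cdot\frac{3\sqrt3}2=3^{-3/2}$. In general, over $\mathbb C$, $\pi(z_i)\le\pi(w)^{m-1}\pi(v)=3^{-3/2}$ by (3). So the triangle inequality already gives $\pi(\sum a_iz_i)\le m\,3^{-3/2}\max|a_i|$, which is below $\max|a_i|$ for $m\le5$. The bound of Theorem 1 over $\mathbb C$ becomes the better one from $m=6$ on.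

## 6. Norms of trilinear forms with nonnegative entries

The lower bound for $\pi(\sum a_iz_i)$ will come from (1), with forms that are $\boxtimes$-products of $W$'s and one $E$. For that we must bound $N$ of a product without loss, and compute $N(W)$. If $T$ has nonnegative entries, then $|\sum T_{abc}x_ay_bt_c|\le\sum T_{abc}|x_a||y_b||t_c|$. So the supremum defining $N(T)$ may be taken over vectors with nonnegative entries, and $N(T)$ is the same over $\mathbb R$ and over $\mathbb C$.

**Lemma A.** If $S,T$ have nonnegative entries, then $N(S\boxtimes T)\le N(S)N(T)$.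

**Proof.** Since $S\boxtimes T$ has nonnegative entries, test on vectors $X=(X_{aa'})$, $Y=(Y_{bb'})$, $Z=(Z_{cc'})$ with nonnegative entries. Write $X_{a\cdot}$ for the vector $(X_{aa'})_{a'}$. For fixed $(a,b,c)$ the definition of $N(T)$ gives
$$\sum_{a'b'c'}T_{a'b'c'}X_{aa'}Y_{bb'}Z_{cc'}\le N(T)\,\|X_{a\cdot}\|\,\|Y_{b\cdot}\|\,\|Z_{c\cdot}\|.$$
Multiply by $S_{abc}\ge0$, which preserves the inequality, and sum over $(a,b,c)$. The vector $(\|X_{a\cdot}\|)_a$ has $\ell_2$ norm $\|X\|$, and similarly for $Y,Z$. So the definition of $N(S)$ bounds the total by $N(S)N(T)\|X\|\|Y\|\|Z\|$. $\square$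

Nonnegativity matters here. Over $\mathbb R$, let $S$ be the array of the form
$$\operatorname{Re}\big[(x_0+ix_1)(y_0+iy_1)(t_0+it_1)\big]=x_0y_0t_0-x_0y_1t_1-x_1y_0t_1-x_1y_1t_0.$$
The product of the three moduli is at most 1 for vectors in the unit ball, so $N(S)=1$. Now evaluate $S\boxtimes S$ at $X=Y=Z=(e_{00}-e_{11})/\sqrt2$. Only index triples with $a=a'$, $b=b'$, $c=c'$ count. Each contributes $S_{abc}^2/(2\sqrt2)$ times $(-1)^{a+b+c}$, and every nonzero entry of $S$ has an even number of indices 1. The value is $4/(2\sqrt2)=\sqrt2>N(S)^2$.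

**Lemma B.** $N(W)\le2/\sqrt3$.

**Proof.** By homogeneity and nonnegativity we may take $x=(\cos\alpha,\sin\alpha)$, $y=(\cos\beta,\sin\beta)$, $t=(\cos\gamma,\sin\gamma)$ with angles in $[0,\pi/2]$. The form is $x_1y_0t_0+x_0y_1t_0+x_0y_0t_1$. Its value is
$$\sin(\alpha+\beta)\cos\gamma+\cos\alpha\cos\beta\sin\gamma\le\big(\sin^2(\alpha+\beta)+\cos^2\alpha\cos^2\beta\big)^{1/2}$$
by Cauchy–Schwarz. Let $u=\cos(\alpha+\beta)$. Then $0\le\cos\alpha\cos\beta=\frac12\big(u+\cos(\alpha-\beta)\big)\le\frac12(1+u)$. So the quantity under the root is at most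
$$1-u^2+\tfrac14(1+u)^2=\tfrac54+\tfrac u2-\tfrac34u^2=\tfrac43-\tfrac34\big(u-\tfrac13\big)^2\le\tfrac43.\qquad\square$$

Finally, $N(E)=1$, since $|x_1y_1t_1|\le1$ on unit vectors, with equality at $x=y=t=e_1$.

## 7. From complex to real scalars

The construction in Section 5 used complex vectors. With real scalars it does fail as it stands. Over $\mathbb R$ the form $W-E$ is the imaginary part of $(x_0+ix_1)(y_0+iy_1)(t_0+it_1)$, so its norm over $\mathbb R$ is at most 1. From (1), $\pi_{\mathbb R}(W)\ge\langle W-E,W\rangle=3$, so $\pi_{\mathbb R}(W)=3$, whereas $\pi_{\mathbb C}(W)=\frac{3\sqrt3}2$. Likewise $\pi_{\mathbb R}(w-v)\ge\langle W-E,w-v\rangle=3c^2s+s^3=\frac7{3\sqrt3}>1$, so the bound $\pi(w+\zeta v)\le1$ is false over $\mathbb R$ already for $\zeta=-1$. A loss in each slot would be fatal. The remedy is to do the whole construction over $\mathbb C$ and to pass to real scalars once, at the end. The next lemma says that this costs a factor $\sqrt2$, in every dimension.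

**Lemma C.** Let $H_{\mathbb R}$ be a finite-dimensional real Hilbert space with complexification $H_{\mathbb C}$, and let $z\in H_{\mathbb R}^{\otimes3}$. Then $\pi_{\mathbb R}(z)\le\sqrt2\,\pi_{\mathbb C}(z)$.

**Proof.** Let $z=\sum_kx_k\otimes y_k\otimes t_k$ over $\mathbb C$. Since $z$ is real, it is the sum of the real parts of the terms. For one term write $x=x'+ix''$, $y=y'+iy''$, $t=t'+it''$ with real vectors. Collecting the products with an even number of factors $i$,
$$\operatorname{Re}(x\otimes y\otimes t)=x'\otimes y'\otimes t'-x'\otimes y''\otimes t''-x''\otimes y'\otimes t''-x''\otimes y''\otimes t'.$$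
Since $\|x\|^2=\|x'\|^2+\|x''\|^2$, we may write $\|x'\|=\|x\|\cos\alpha$, $\|x''\|=\|x\|\sin\alpha$, and similarly with $\beta,\gamma$ for $y,t$, all angles in $[0,\pi/2]$. The $\pi_{\mathbb R}$-norm of the real part is at most $\|x\|\|y\|\|t\|$ times
$$\cos\alpha(\cos\beta\cos\gamma+\sin\beta\sin\gamma)+\sin\alpha(\cos\beta\sin\gamma+\sin\beta\cos\gamma)=\cos\alpha\cos(\beta-\gamma)+\sin\alpha\sin(\beta+\gamma).$$
By Cauchy–Schwarz this is at most $\big(\cos^2(\beta-\gamma)+\sin^2(\beta+\gamma)\big)^{1/2}\le\sqrt2$. Sum over $k$ and take the infimum over representations. $\square$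

## 8. Proof of Theorem 1

The tensors are those of (8). Steps 1–3 give the upper bound over $\mathbb C$, Step 4 gives it over $\mathbb R$, and Step 5 gives the lower bound over both fields.

**Step 1: one slot.** The purpose is to show, over $\mathbb C$, that $\pi(w+\zeta v)\le1$ whenever $|\zeta|=1$. Choose $\theta$ with $\theta^2=\zeta$ and let $u_\pm=c\,e_0\pm\theta s\,e_1$, which are unit vectors because $c^2+s^2=1$. Multiplying (7) by $\bar\theta$,
$$\bar\theta\cdot\tfrac12\big(u_+^{\otimes3}-u_-^{\otimes3}\big)=c^2s\,W+\theta^2s^3E=w+\zeta v.$$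
The left side is a representation of cost $\frac12(1+1)=1$.

**Step 2: $m$ slots, and the degree-one part.** The purpose is to show $\pi(\sum_i\zeta_iz_i)\le1$ for $\zeta\in\mathbb T^m$, over $\mathbb C$. Put
$$F(\zeta)=(w+\zeta_1v)\boxtimes\cdots\boxtimes(w+\zeta_mv).$$
By (3) and Step 1, $\pi(F(\zeta))\le1$ for all $\zeta\in\mathbb T^m$. Expanding by multilinearity, $F(\zeta)=\sum_{S\subset\{1,\dots,m\}}\big(\prod_{i\in S}\zeta_i\big)z_S$, where $z_S$ has $v$ in the slots of $S$ and $w$ elsewhere. In particular $z_{\{i\}}=z_i$. Replacing $\zeta$ by $e^{i\varphi}\zeta$ multiplies the term of $S$ by $e^{i|S|\varphi}$. Since $\frac1{2\pi}\int_0^{2\pi}e^{i(|S|-1)\varphi}\,d\varphi$ is $1$ if $|S|=1$ and $0$ otherwise,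
$$\sum_{i=1}^m\zeta_iz_i=\frac1{2\pi}\int_0^{2\pi}F(e^{i\varphi}\zeta)\,e^{-i\varphi}\,d\varphi.$$
The integrand has norm at most 1 for every $\varphi$, so the average does too.

**Step 3: from unimodular to arbitrary coefficients.** The purpose is to finish the upper bound over $\mathbb C$. Let $\max|a_i|\le1$. Write $a_i=e^{i\varphi_i}\cos\psi_i$ with $\psi_i\in[0,\pi/2]$. Then $a_i=\frac12\big(e^{i(\varphi_i+\psi_i)}+e^{i(\varphi_i-\psi_i)}\big)$. Choosing one of the two terms independently in each coordinate exhibits $a$ as the average of $2^m$ points of $\mathbb T^m$. By Step 2 and convexity of the norm, $\pi(\sum a_iz_i)\le1$. By homogeneity, $\pi(\sum a_iz_i)\le\max|a_i|$ for all $a\in\mathbb C^m$.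

**Step 4: real scalars.** The purpose is the upper bound over $\mathbb R$. For real $a_i$ the tensor $\sum a_iz_i$ has real coordinates, so Lemma C and Step 3 give $\pi_{\mathbb R}(\sum a_iz_i)\le\sqrt2\,\pi_{\mathbb C}(\sum a_iz_i)\le\sqrt2\max|a_i|$.

**Step 5: the lower bound.** The purpose is to find, for each $i$, a form that sees $z_i$ and ignores the other $z_j$. Let
$$T_i=W\boxtimes\cdots\boxtimes W\boxtimes E\boxtimes W\boxtimes\cdots\boxtimes W\qquad(E\text{ in slot }i).$$
All entries are nonnegative, so Lemma A, applied $m-1$ times, together with Lemma B and $N(E)=1$, yields $N(T_i)\le(2/\sqrt3)^{m-1}$. This holds over both fields. The slot pairings are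
$$\langle W,w\rangle=3c^2s=\frac2{\sqrt3},\qquad\langle E,v\rangle=s^3=3^{-3/2},\qquad\langle E,w\rangle=0.$$
By (4), $\langle T_i,z_j\rangle$ is the product of the pairings in the $m$ slots. If $j\ne i$, slot $i$ contributes $\langle E,w\rangle=0$, so $\langle T_i,z_j\rangle=0$. If $j=i$, $\langle T_i,z_i\rangle=(2/\sqrt3)^{m-1}\,3^{-3/2}$. By (1),
$$\pi\Big(\sum_ja_jz_j\Big)\ge\frac{\big|\langle T_i,\sum_ja_jz_j\rangle\big|}{N(T_i)}\ge\frac{(2/\sqrt3)^{m-1}\,3^{-3/2}\,|a_i|}{(2/\sqrt3)^{m-1}}=3^{-3/2}|a_i|.$$
This holds for every $i$, and Theorem 1 is proved. $\blacksquare$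

The exponential factors cancel exactly because $\langle W,w\rangle=N(W)$: the choice of $s$ in Section 5 is used here.

## 9. K-convex factors

**Definition (K-convexity, type).** $X$ is K-convex if the maps $f\mapsto\sum_{i\le m}\mathbb E(f\epsilon_i)\,\epsilon_i$, acting on $X$-valued functions $f$ of the signs $\epsilon_1,\dots,\epsilon_m$, are bounded in $L_2(X)$ uniformly in $m$. $X$ is of type $p$ if $(\mathbb E\|\sum\epsilon_ix_i\|^2)^{1/2}\le C(\sum\|x_i\|^p)^{1/p}$ for all finite sequences. "Type $>1$" means type $p$ for some $p>1$.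

For a Hilbert space the maps in the definition are orthogonal projections, so it is K-convex. The space $\ell_1$ is not, and Section 4 shows why. By (2), the diagonal tensors there span a copy of $\ell_1^{2^m}$. The function $f=F$ takes values of norm 1 in it, and $\mathbb E(F\epsilon_i)=z_i$. By (5) its image $\sum\epsilon_iz_i$ has norm at least $\sqrt{m/3}$ at every point. Correspondingly, the unit vectors of $\ell_1$ would give $m\le Cm^{1/p}$, so $\ell_1$ has no type $p>1$.

We use two published facts.

* (Figiel–Tomczak-Jaegermann, *Projections onto Hilbertian subspaces of Banach spaces*, Israel J. Math. 1979.) If $X$ is infinite-dimensional and K-convex, there is $C_X$ such that for every $n$ there are operators $j:\ell_2^n\to X$ and $Q:X\to\ell_2^n$ with $Qj=\mathrm{id}$ and $\|j\|\|Q\|\le C_X$.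
* (Pisier, *Holomorphic semigroups and the geometry of Banach spaces*, Ann. of Math. 1982.) K-convexity is equivalent to having type $>1$. In particular $\ell_p$ is K-convex for $1<p<\infty$.

**Step 1: reduction to $k=3$.** The purpose is to discard the extra factors. Permute the factors so that $X_1,X_2,X_3$ are infinite-dimensional and K-convex. For $l>3$ choose $x_l\in X_l$ and $x_l^*\in X_l^*$ of norm 1 with $x_l^*(x_l)=1$, which is possible since $X_l\ne0$. The map $z\mapsto z\otimes x_4\otimes\cdots\otimes x_k$ from $X_1\hat\otimes X_2\hat\otimes X_3$ into $X_1\hat\otimes\cdots\hat\otimes X_k$ is a contraction. It has the contractive left inverse $\mathrm{id}\otimes x_4^*\otimes\cdots\otimes x_k^*$, so it is an isometric embedding. It suffices to treat $X_1\hat\otimes X_2\hat\otimes X_3$.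

**Step 2: transplanting Theorem 1.** The purpose is to move the $z_i$ into $X_1\hat\otimes X_2\hat\otimes X_3$. Take $n=2^m$ and operators $j_l,Q_l$ for $X_l$, $l=1,2,3$, from the first fact. Put $J=j_1\otimes j_2\otimes j_3$ and $Q=Q_1\otimes Q_2\otimes Q_3$. By Section 3, $\|J\|\le\prod\|j_l\|$ and $\|Q\|\le\prod\|Q_l\|$, and $QJ=\mathrm{id}$. So for $z\in(\ell_2^n)^{\otimes3}$
$$\Big(\prod_l\|Q_l\|\Big)^{-1}\pi(z)\le\|Jz\|\le\Big(\prod_l\|j_l\|\Big)\pi(z).$$
Thus $J$ is an embedding with distortion at most $C_{X_1}C_{X_2}C_{X_3}$. Composing with Theorem 1, $a\mapsto\sum a_iJz_i$ embeds $\ell_\infty^m$ with distortion at most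
$$D=3\sqrt3\,K\,C_{X_1}C_{X_2}C_{X_3},$$
uniformly in $m$. As in the proof of Corollary 2, a cotype-$q$ constant $C$ of the space would satisfy $m^{1/q}\le CD$ for every $m$, which is impossible.

**Step 3: the particular cases.** The purpose is to read off the two bulleted statements. The first follows from the K-convexity of $\ell_p$, $1<p<\infty$. In the second, the case $k\ge3$ is included in the first. The case $k=1$ is the cotype 2 of Hilbert space, from Section 2. The case $k=2$ is the theorem of Tomczak-Jaegermann.

**Step 4: the identity $\ell_1\hat\otimes B=\ell_1(B)$.** The purpose is to identify the space in the last claim of Theorem 3. Map $a\otimes b$ to $(a_rb)_r$. For a finite sum $z=\sum_ka_k\otimes b_k$ let $b^{(r)}=\sum_ka_k(r)b_k$ be the $r$-th coordinate of its image. Then $\sum_r\|b^{(r)}\|\le\sum_k\|a_k\|_1\|b_k\|$, so the map is a contraction for the projective norm. Conversely, let $P_R$ be the projection of $\ell_1$ onto the first $R$ coordinates. The tensor $\sum_{r\le R}e_r\otimes b^{(r)}$ has projective norm at most $\sum_r\|b^{(r)}\|$.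 It differs from $z$ by $\sum_k(a_k-P_Ra_k)\otimes b_k$, whose projective norm is at most $\sum_k\|a_k-P_Ra_k\|_1\|b_k\|\to0$. So the map is isometric. Its range contains the finitely supported sequences, which are dense in $\ell_1(B)$.

**Step 5: $\ell_1(B)$ has cotype 2 for $B=\ell_2\hat\otimes\ell_2$.** The purpose is to show that K-convexity cannot simply be dropped from one of the three factors. By the theorem of Tomczak-Jaegermann, $B$ has cotype 2 with some constant $C$. Recall Kahane's inequality: with an absolute constant $K_0$, $(\mathbb E\|\sum\epsilon_ib_i\|^2)^{1/2}\le K_0\,\mathbb E\|\sum\epsilon_ib_i\|$ in every Banach space. Let $x_i=(x_i^{(r)})_r\in\ell_1(B)$ be finitely many vectors. Minkowski's inequality (the triangle inequality in $\ell_2$ for the sequences $(\|x_i^{(r)}\|)_i$, summed over $r$), then cotype 2 of $B$ in each coordinate $r$ followed by Kahane's inequality, give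
$$\Big(\sum_i\|x_i\|^2\Big)^{1/2}\le\sum_r\Big(\sum_i\|x_i^{(r)}\|^2\Big)^{1/2}\le CK_0\sum_r\mathbb E\Big\|\sum_i\epsilon_ix_i^{(r)}\Big\|=CK_0\,\mathbb E\Big\|\sum_i\epsilon_ix_i\Big\|.$$
The last expression is at most $CK_0\big(\mathbb E\|\sum\epsilon_ix_i\|^2\big)^{1/2}$. So $\ell_1(B)=\ell_1\hat\otimes\ell_2\hat\otimes\ell_2$ has cotype 2, although two of its three factors are infinite-dimensional and K-convex and the third is infinite-dimensional. This completes the proof of Theorem 3. $\blacksquare$

**Remark.** The Maurey–Pisier theorem states that a Banach space has no finite cotype if and only if it contains $\ell_\infty^m$ $(1+\varepsilon)$-isomorphically for all $m$ and all $\varepsilon>0$. So all the spaces shown above to lack finite cotype contain $(1+\varepsilon)$-isomorphic copies of every $\ell_\infty^m$, although the explicit copies constructed here have a larger distortion bound.
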